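# Pairing strategies for tic-tac-toe on $[n]^d$

## Twelve pairs on the $5\times5$ board

Play tic-tac-toe on a $5\times 5$ board, where a player wins by occupying all five cells of a row, a column or one of the two long diagonals. There are $5+5+2=12$ winning sets. Here is a way for Second Player to be certain that First Player never completes one. Label the cells as follows.

$$
\begin{array}{|c|c|c|c|c|}
\hline
11&1&8&1&12\\ \hline
6&2&2&9&10\\ \hline
3&7&*&9&3\\ \hline
6&7&4&4&10\\ \hline
12&5&8&5&11\\ \hline
\end{array}
$$

Each of the labels $1,\dots,12$ appears on exactly two cells, and the center is left over. Rows one to five contain both cells labeled $1,2,3,4,5$ respectively. Columns one to five contain both cells labeled $6,7,8,9,10$. The main diagonal reads $11,2,*,4,11$ and contains both cells labeled $11$. The other diagonal reads $12,9,*,7,12$ from the top right corner down, and contains both cells labeled $12$. So every winning set contains a whole pair, and the twelve pairs are disjoint. Whenever First Player takes a cell of a pair, Second Player takes the other one.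

The same plan cannot work on smaller square boards. On the $4\times4$ board there are $10$ winning sets. Two different winning sets share at most one cell, so one pair cannot serve two of them. Ten disjoint pairs would need $20$ cells, and there are only $16$. On the $3\times 3$ board we would need $16$ cells and have $9$. On the $5\times5$ board we need $24$ and have $25$.

So in dimension two, the crude count decides everything on these three boards: a pairing exists when there are at least twice as many cells as winning sets, and otherwise not. Is the count also decisive in higher dimensions? On the $8\times8\times8$ board there are $244$ winning lines, as we shall see, and $512\ge 488$ cells, so the count allows a pairing. But there are only $24$ cells to spare, and writing down $244$ disjoint pairs by hand is unattractive. We want a reason for such a pairing to exist.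

## Lines in $[n]^d$ and the necessary count

Throughout, $n\ge2$ and $d\ge1$ are integers and $[n]=\{1,\dots,n\}$.

**Definition (board, lines).** The points of $[n]^d$ are called *cells*. A *line* is a set of $n$ cells of the form $\{(x_1(t),\dots,x_d(t)):t=1,\dots,n\}$, where each $x_i(t)$ is either a constant, or $t$, or $n+1-t$, and not all coordinates are constant. The nonconstant coordinates are called *active*. A line with exactly one active coordinate is an *axis line*. The set of lines is $\mathcal L$.

For example, in $[8]^3$ the sets $\{(t,1,6)\}$, $\{(t,t,1)\}$ and $\{(t,9-t,t)\}$ are lines with one, two and three active coordinates. In the $n^d$ game two players alternately occupy free cells, First Player moving first, and the winning sets are the lines.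

**Definition (pairing strategy draw).** A game on a hypergraph (points, and winning sets of points) is a *pairing strategy draw* if there is a family of pairwise disjoint 2-element sets of points such that every winning set contains at least one of these pairs.

Let us be precise about why such a family helps Second Player. He maintains this invariant after each of his moves: in every pair of which First Player owns a point, Second Player owns the other point. Suppose First Player takes a point $p$. If $p$ lies in a pair whose other point is free, Second Player takes that point. Otherwise $p$ is unpaired, or its partner already belongs to Second Player. (The partner cannot belong to First Player, since then the invariant would have given $p$ to Second Player.) In these cases Second Player moves anywhere. The invariant survives, First Player never owns both points of a pair, and so First Player never occupies a whole winning set.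

**Lemma 1.** (i) Two distinct lines share at most one cell. (ii) $|\mathcal L|=\big((n+2)^d-n^d\big)/2$.

*Proof.* (i) Let $x\ne y$ be two cells of a line, with parameters $s\neq t$. A coordinate is active exactly when $x_i\ne y_i$, and the constants are read off from $x$. Reverse the parametrization if necessary so that some chosen active coordinate $i_0$ is $t\mapsto t$; then $s=x_{i_0}$ and $t=y_{i_0}$ are known. Any other active coordinate $j$ runs either forward, with $(x_j,y_j)=(s,t)$, or backward, with $(x_j,y_j)=(n+1-s,n+1-t)$. If these two pairs were equal we would have $s=n+1-s$ and $t=n+1-t$, hence $s=t$. So $x$ and $y$ determine the line.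

(ii) A parametrization is a word of length $d$ in the $n+2$ letters "constant $1$", …, "constant $n$", "$t$", "$n+1-t$", excluding the $n^d$ words with only constants. Reversing the direction gives a second, different word for the same line. There are no others: the line as a set determines its active coordinates, and once a chosen active coordinate is required to be $t\mapsto t$, the parametrization is determined. So each line comes from exactly two words. $\square$

In hypergraph language, (i) says that the $n^d$ hypergraph is *almost disjoint*. For $8^3$, part (ii) gives $(1000-512)/2=244$ lines.

**Proposition 2.** If an almost disjoint hypergraph (each winning set having at least two points, say) has a pairing strategy draw, then it has at least twice as many points as winning sets.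

*Proof.* Choose for each winning set one pair of the family inside it. Two distinct winning sets share at most one point, so they receive distinct pairs. The pairs are disjoint, so they cover at least twice as many points as there are winning sets. $\square$

Hales and Jewett conjectured that for $n^d$ games the converse holds. This is what we shall prove.

**Theorem 3.** The $n^d$ game is a pairing strategy draw if and only if $n^d\ge(n+2)^d-n^d$, i.e. if and only if $n\ge 2/(2^{1/d}-1)$.

It is convenient to put
$$\Lambda=\frac{2|\mathcal L|}{n^d}=\Big(1+\frac2n\Big)^d-1 .$$
The condition $n^d\ge(n+2)^d-n^d$ says $\Lambda\le1$. Equivalently $(1+2/n)^d\le2$, that is $1+2/n\le2^{1/d}$, which is the second form in the theorem. For $d=1,2,3,4$ the smallest admissible $n$ are $2,5,8,11$. For instance $(10/8)^3=125/64\le2<729/343=(9/7)^3$ and $(13/11)^4=28561/14641\le2<2.0736=(12/10)^4$. There is little room at the threshold: $\Lambda=24/25$ for $5^2$ and $\Lambda=61/64$ for $8^3$.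

## Hall's theorem and weights on incidences

We have to choose two cells from each line so that all chosen cells are distinct. This is a matching problem. Recall **Hall's theorem**: in a finite bipartite graph with sides $A$ and $B$, there is a matching covering $A$ if and only if every subset $A'\subseteq A$ has at least $|A'|$ neighbors in $B$. For a family $\mathcal F$ of lines, $\bigcup\mathcal F$ denotes the set of cells lying on at least one line of $\mathcal F$.

**Lemma 4.** Let $r\ge1$. If $|\bigcup\mathcal F|\ge r|\mathcal F|$ for every family $\mathcal F\subseteq\mathcal L$, then one can choose for each line $r$ of its cells so that the chosen $r$-sets are pairwise disjoint.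

*Proof.* Let $A$ consist of $r$ copies of each line, let $B$ be the set of cells, and join each copy to the cells of its line. Take a set of copies, and let $\mathcal F$ be the family of lines that occur in it. The set has at most $r|\mathcal F|$ elements and its neighborhood is exactly $\bigcup\mathcal F$. So Hall's condition holds, and a matching covering $A$ gives distinct cells to all copies. $\square$

For $r=2$ this is the pairing we want. Checking Hall's condition for every family directly looks hopeless, so we certify it by weights.

**Lemma 5.** Suppose there are numbers $F(\ell,x)\ge0$, for $\ell\in\mathcal L$ and $x\in\ell$, with $\sum_{x\in\ell}F(\ell,x)=2$ for every line $\ell$ and $\sum_{\ell\ni x}F(\ell,x)\le c$ for every cell $x$. Then $2|\mathcal F|\le c\,|\bigcup\mathcal F|$ for every family $\mathcal F$ of lines.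

*Proof.* Sum the weights of the lines of $\mathcal F$, then regroup by cells and add the remaining lines through each cell, whose weights are nonnegative:
$$2|\mathcal F|=\sum_{\ell\in\mathcal F}\sum_{x\in\ell}F(\ell,x)\le\sum_{x\in\bigcup\mathcal F}\ \sum_{\ell\ni x}F(\ell,x)\le c\,\Big|\bigcup\mathcal F\Big|.\qquad\square$$

So each line has two units to hand out among its own cells, and we want no cell to receive more than one unit. Call what a cell receives its *load*.

The first thing to try is to let each line give $2/n$ to each of its cells. Then the load of $x$ is $2/n$ times the number of lines through $x$, and this number is far from constant. Already on $5^2$ the center lies on $4$ lines and gets $8/5>1$. On $8^3$ look at the cell $(1,1,1)$. On a line through it, two active coordinates cannot run in opposite directions, since the parameter would be both $1$ and $8$. So there is one line for each nonempty active set, seven in all, and the load is $7\cdot\frac28=\frac74>1$, although $8^3$ satisfies the condition of Theorem 3.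

One might keep uniform weights on the lines with at least two active coordinates and use only the axis lines to repair the loads. On $11^4$, which also satisfies the condition, this is impossible: the cell $(1,1,1,1)$ lies on $6+4+1=11$ lines with at least two active coordinates, and already receives $11\cdot\frac2{11}=2>1$ from them.

The trouble is visible: if many coordinates of a cell coincide up to the reflection $v\mapsto n+1-v$, every subset of them is the active set of a line through the cell. A good distribution must stop most of these lines from paying that cell.

Since the average load is always $\Lambda$, and $\Lambda$ is close to $1$ at the threshold, we aim for loads that are all exactly equal. Let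
$$m=\lfloor n/2\rfloor,\qquad \varepsilon=n-2m\in\{0,1\}.$$

**Theorem 6 (perfectly balanced distribution).** Let $d\le m+1$. Then there are numbers $F(\ell,x)\ge0$, for $\ell\in\mathcal L$ and $x\in\ell$, with
$$\sum_{x\in\ell}F(\ell,x)=2\ \text{ for every line }\ell,\qquad \sum_{\ell\ni x}F(\ell,x)=\Lambda\ \text{ for every cell }x .$$

**Proof of Theorem 3 from Theorem 6.** *Sufficiency.* Let $\Lambda\le1$, i.e. $(1+2/n)^d\le2$. Bernoulli's inequality gives $1+2d/n\le(1+2/n)^d\le2$, so $d\le n/2$, and since $d$ is an integer, $d\le m$. So Theorem 6 applies. By Lemma 5 with $c=\Lambda\le1$, every family satisfies $2|\mathcal F|\le|\bigcup\mathcal F|$. Lemma 4 with $r=2$ gives two cells of each line, with all these pairs pairwise disjoint. *Necessity.* By Lemma 1(i) the hypergraph is almost disjoint, and Proposition 2 gives $n^d\ge2|\mathcal L|$. $\square$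

The next three sections prove Theorem 6. First we fix the weights on the lines with at least two active coordinates. Then we show that the resulting loads do not vary too sharply. Finally we let the axis lines level them out exactly.

## Fresh cells of a line

**Definition (classes).** The *class* of a value $t\in[n]$ is $\{t,n+1-t\}$. There are $m$ two-element classes, called *noncentral*; if $n$ is odd there is also the *central* class $\{(n+1)/2\}$. For a cell $x$, or a partial cell with some coordinates missing, $k$ denotes the number of noncentral classes occurring among its coordinates, and $q$ the number of noncentral classes occurring at least twice.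

In $[8]^3$, the cell $(1,8,3)$ has $k=2$ and $q=1$, the cell $(1,1,8)$ has $k=1$ and $q=1$, and $(1,2,3)$ has $k=3$ and $q=0$. In $[5]^3$ the cell $(3,3,1)$ has $k=1$ and $q=0$, because the class of $3$ is central.

**Definition (fresh cells).** Let $\ell$ be a line with at least two active coordinates. The cell of $\ell$ with parameter $t$ is *fresh* for $\ell$ if the class of $t$ is noncentral and does not occur among the constant coordinates of $\ell$.

Reversing the parametrization replaces $t$ by $n+1-t$, which has the same class, so the notion depends only on the line. In $[8]^3$, the line $\{(t,t,1)\}$ has the six fresh cells $t=2,\dots,7$, and all eight cells of $\{(t,9-t,t)\}$ are fresh. In $[5]^3$, the line $\{(t,t,2)\}$ has only the two fresh cells $t=1,5$.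

**Step 1: pay only fresh cells, and compute the loads.** The purpose of this step is to define $F$ on all lines with at least two active coordinates so that each cell is paid at most once per class.

Let $\ell$ have $a\ge2$ active coordinates and let $k_\ell$ be the number of noncentral classes among its $d-a$ constant coordinates. Because $d\le m+1$,
$$k_\ell\le d-a\le d-2\le m-1 ,$$
so $\ell$ has $2(m-k_\ell)\ge2$ fresh cells. Put
$$F(\ell,x)=\frac1{m-k_\ell}\ \text{ if $x$ is fresh for $\ell$},\qquad F(\ell,x)=0\ \text{ for the other cells of }\ell .$$
Then $F\ge0$ and $\sum_{x\in\ell}F(\ell,x)=2$. The hypothesis on $d$ matters here: in $[3]^3$, where $m=1$ and $d=m+2$, the line $\{(t,t,1)\}$ has no fresh cell.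

**Lemma 7.** Let $d\le m+1$. The total $M(x)$ that a cell $x$ receives from the lines with at least two active coordinates is
$$M(x)=\frac{q(x)}{m-k(x)+1},$$
and the mean of $M$ over all cells is $\overline M=\Lambda-\dfrac{2d}n$.

*Proof.* Suppose $x$ is fresh for $\ell$, with parameter $t$, and let $C$ be the class of $t$. Every active coordinate of $x$ equals $t$ or $n+1-t$, so it lies in $C$; no constant coordinate lies in $C$. So the active set of $\ell$ is exactly $\{i:x_i\in C\}$, and $C$ occurs at least twice in $x$. Moreover $\ell$ is determined by $x$ and $C$: the active set is known, the constants are read off from $x$, and active coordinates with equal entries run in the same direction while those with different entries run in opposite directions (recall that $C$ has two elements).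

Conversely, let $C$ be a noncentral class occurring at least twice in $x$. Let the coordinates with $x_i\in C$ be active, with directions chosen by that rule, and keep the others constant. This gives a line through $x$ for which $x$ is fresh.

So $x$ is paid by exactly $q(x)$ of these lines. For each of them, the noncentral classes of $x$ are $C$ and those among the constants, so $k_\ell=k(x)-1$ and the payment is $1/(m-k(x)+1)$. Since $k(x)\le m$, the denominator is at least $1$. This proves the formula.

There are $dn^{d-1}$ axis lines: choose the active coordinate and the other $d-1$ entries. Each of the remaining $|\mathcal L|-dn^{d-1}$ lines hands out $2$ units, so $\overline M=2(|\mathcal L|-dn^{d-1})/n^d=\Lambda-2d/n$. $\square$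

Two checks. On $5^2$ we have $m=2$; the two diagonals give $\frac12$ to each of their four noncentral cells. So $M=\frac12$ on the eight cells whose two coordinates share a noncentral class, and $M=0$ elsewhere. The mean is $\frac4{25}=\frac{24}{25}-\frac45$, as the lemma says. On $8^3$ we have $m=4$, and $M$ equals $\frac14$, $\frac13$, $0$ on the cells with $k=1,2,3$. There are $4\cdot 8=32$ cells with $k=1$, and $4\cdot3\cdot3\cdot8=288$ cells with $k=2$ (repeated class, single class, position of the single one, entries). The total is $8+96=104=2(244-192)$, as it should be. The corner $(1,1,1)$, which received $1$ from these lines under uniform weights, now receives $\frac14$, all of it from the line $\{(t,t,t)\}$.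

## The variation of the load along an axis line

What must the axis lines do? If every axis line paid $2/n$ to each of its cells, each cell would get $2d/n$ from axis lines, and its load would be $2d/n+M(x)$, whose mean is $\Lambda$. To make the load constant we perturb these $2/n$'s; they may go up, but may go down by at most $2/n$. So we need to know how far $M$ can exceed its average along an axis line.

**Definition (coordinate averages).** For $g:[n]^d\to\mathbb R$ let $(E_ig)(x)$ be the average of $g$ over the $n$ cells obtained by varying the $i$th coordinate of $x$.

For instance, on $5^2$ the function $E_1M$ depends only on $x_2$. If $x_2$ is noncentral, two of the five values of $M$ are $\frac12$ and the others are $0$, so $E_1M=\frac15$; if $x_2=3$ then $E_1M=0$. Thus $M-E_1M\le\frac12-\frac15=\frac3{10}\le\frac25$.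

On $8^3$ we can also do everything by hand. If the two fixed coordinates share a class, then $M$ takes the value $\frac13$ six times and $\frac14$ twice, with average $\frac5{16}$ and maximal excess $\frac13-\frac5{16}=\frac1{48}$. If they have different classes, $M$ takes the value $\frac13$ four times and $0$ four times, with maximal excess $\frac13-\frac16=\frac16$. Both are at most $\frac28$.

**Step 2: the excess of $M$ over its axis averages is at most $2/n$.** This is the quantitative heart of the proof; it is what will keep the axis weights nonnegative.

**Lemma 8.** Let $d\le m+1$. Then for every $i$, at every cell,
$$M-E_iM\le\frac2n. \tag{1}$$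

*Proof.* Fix the other $d-1$ coordinates. Let $k'$ and $q$ be the two statistics of these $d-1$ coordinates, and put $N=m-k'\ge0$. Each of the $q$ repeated classes uses at least two coordinates and each of the other $k'-q$ noncentral classes uses one, so $2q+(k'-q)\le d-1\le m$. That is,
$$k'+q\le m,\qquad\text{i.e. } q\le N. \tag{2}$$
Let the $i$th coordinate run over $[n]$. Lemma 7 gives the values of $M$.

* The value is in a noncentral class not yet present. There are $2N$ such values; $k=k'+1$ and $q$ is unchanged, so $M=q/N$.
* It is in a noncentral class present exactly once. There are $2(k'-q)$ such values; $k=k'$ and $q$ goes up by one, so $M=(q+1)/(N+1)$.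
* It is in a noncentral class present at least twice. There are $2q$ such values, and nothing changes, so $M=q/(N+1)$.
* It is the central value. There are $\varepsilon$ such values, and $M=q/(N+1)$.

Now sum. The first kind contributes $2N\cdot q/N=2q$. If $N=0$ the first kind is absent, but then $q=0$ by (2), so $2q$ is still the correct contribution. Since $2(k'-q)(q+1)+2q^2=2k'q+2k'-2q$,
$$n\,E_iM=2q+\frac{2k'q+2k'-2q+\varepsilon q}{N+1}. \tag{3}$$
We compare each kind of value with (3), using $n=2m+\varepsilon=2N+2k'+\varepsilon$.

*Class present once.* Here
$$n(M-E_iM)=\frac{(2N+2k'+\varepsilon)(q+1)-2q(N+1)-2k'q-2k'+2q-\varepsilon q}{N+1}.$$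
The first product is $2Nq+2N+2k'q+2k'+\varepsilon q+\varepsilon$. Everything cancels except $2N+\varepsilon$, so
$$n(M-E_iM)=\frac{2N+\varepsilon}{N+1}\le2 .$$

*Class present at least twice, or central value.* Here $M$ is smaller by $1/(N+1)$ than the number $(q+1)/(N+1)$ just treated, so $n(M-E_iM)$ is smaller by $n/(N+1)$:
$$n(M-E_iM)=\frac{2N+\varepsilon-n}{N+1}=\frac{-2k'}{N+1}\le0 .$$

*New class.* If this case occurs then $N\ge1$. We have $nq/N=2q+q(2k'+\varepsilon)/N$, and the last numerator in (3) is $q(2k'+\varepsilon)+2k'-2q$. Hence
$$n(M-E_iM)=\frac{q(2k'+\varepsilon)}N-\frac{q(2k'+\varepsilon)+2k'-2q}{N+1}=\frac{q(2k'+\varepsilon)-2N(k'-q)}{N(N+1)} .$$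
This is at most $2$ if and only if
$$q(2k'+\varepsilon)\le 2N(N+1)+2N(k'-q)=2N(N+1+k'-q)=2N(m+1-q).$$
By (2), $m+1-q\ge m+1-N=k'+1$. So the right side is at least $2N(k'+1)\ge2q(k'+1)=q(2k'+2)\ge q(2k'+\varepsilon)$, as required. $\square$

The hypothesis $d\le m+1$ has now been used twice: for the existence of fresh cells, and for $q\le N$ in (2).

## Leveling the load one coordinate at a time

We now look for functions $f_1,\dots,f_d$ on the cells, where $f_i(x)$ is the change of the weight that the axis line in direction $i$ gives to $x$. Three things are required: the line sums must not change, i.e. $E_if_i=0$; the loads must become constant, i.e. $\sum_if_i=\overline M-M$; and the weights must stay nonnegative, i.e. $f_i\ge-2/n$.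

A natural way to proceed is to level in direction $1$ first. Taking $f_1=E_1M-M$ replaces the uneven part $M$ of the load by $E_1M$, which no longer depends on $x_1$. Then level $E_1M$ in direction $2$ by $f_2=E_2E_1M-E_1M$, and so on. The danger is that later corrections become too negative. They do not, because they are averages of the differences that (1) controls.

**Step 3: the axis lines level the load exactly.** This step converts the bound (1) into axis weights, and so completes the distribution.

**Lemma 9.** Let $M:[n]^d\to\mathbb R$ and $c\ge 0$ satisfy $M-E_iM\le c$ at every cell, for every $i$. Let $\overline M$ be the mean of $M$ and put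
$$f_i=E_1\cdots E_{i-1}\,(E_iM-M),\qquad i=1,\dots,d .$$
Then $E_if_i=0$ for every $i$, $\ \sum_{i=1}^df_i=\overline M-M$, and $f_i\ge-c$ at every cell.

*Proof.* The operators $E_1,\dots,E_d$ commute, since averaging over two coordinates can be done in either order, and $E_i^2=E_i$, since $E_ig$ does not depend on $x_i$. Hence $E_if_i=E_1\cdots E_{i-1}(E_i^2M-E_iM)=0$.

Next, $f_i=E_1\cdots E_iM-E_1\cdots E_{i-1}M$. The sum over $i$ telescopes to $E_1\cdots E_dM-M$, and averaging over all coordinates gives the mean, so the sum is $\overline M-M$.

Finally, $E_iM-M\ge-c$ by hypothesis. Each $E_j$ preserves inequalities between functions and fixes constants, so applying $E_1\cdots E_{i-1}$ gives $f_i\ge-c$. $\square$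

**End of the proof of Theorem 6.** On lines with at least two active coordinates $F$ was defined in Step 1. Apply Lemma 9 to the function $M$ of Lemma 7 with $c=2/n$, which is allowed by (1). For an axis line $\ell$ in direction $i$ and $x\in\ell$ put
$$F(\ell,x)=\frac2n+f_i(x).$$
Then $F(\ell,x)\ge0$. The average of $f_i$ over $\ell$ is $E_if_i=0$, so $\sum_{x\in\ell}F(\ell,x)=n\cdot\frac2n=2$. Each cell $x$ lies on exactly one axis line in each direction, so from the axis lines it receives
$$\frac{2d}n+\sum_{i=1}^df_i(x)=\frac{2d}n+\overline M-M(x)=\Lambda-M(x),$$
by Lemma 7. From the other lines it receives $M(x)$. The total is $\Lambda$. $\square$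

With this, Theorem 3 is proved as well.

Let us see the distribution on $5^2$, in hundredths. Here $2/n=40$, $\overline M=16$, $M=50$ on cells whose coordinates share a noncentral class and $0$ otherwise, and $E_1M=20$ if $x_2\ne3$, $E_1M=0$ if $x_2=3$. So $f_1=E_1M-M$ and $f_2=\overline M-E_1M$ give the following weights.

* In direction $1$, with $x_2\neq3$: weight $40+20-50=10$ on the two cells with $x_1$ in the class of $x_2$, and $60$ on the other three. The line sum is $2\cdot10+3\cdot60=200$.
* In direction $1$, with $x_2=3$: weight $40$ on all five cells, with sum $200$.
* In direction $2$: weight $40+16-20=36$ if $x_2\ne3$ and $40+16=56$ if $x_2=3$. The sum is $4\cdot36+56=200$.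

The loads are $50+10+36=96$ on cells with a repeated noncentral class, $60+36=96$ on the other cells with $x_2\ne3$, and $40+56=96$ when $x_2=3$. Every cell has load $\frac{96}{100}=\frac{24}{25}=\Lambda$.

**Remark (a solution that treats the coordinates alike).** The $f_i$ above depend on the order of the coordinates. One can perform the leveling in any order, and average the results over all $d!$ orders; the three properties in Lemma 9 are preserved by averaging. The average has a closed form. Put $g=-M$ and, for $S\subseteq\{1,\dots,d\}$, $g_S=\prod_{j\in S}(I-E_j)\prod_{j\notin S}E_j\,g$. Expanding $\prod_j\big((I-E_j)+E_j\big)$ gives $g=\sum_Sg_S$, and $E_jg_S$ is $0$ if $j\in S$ and $g_S$ if $j\notin S$. If $P$ is the set of coordinates that precede $i$ in an order, the correction in direction $i$ is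
$$\prod_{j\in P}E_j\,(I-E_i)g=\sum_{S\ni i,\ S\cap P=\emptyset}g_S .$$
For $S\ni i$, the condition $S\cap P=\emptyset$ says that $i$ comes first among the elements of $S$, which happens in a fraction $1/|S|$ of all orders. So the averaged correction is
$$\sum_{S\ni i}\frac1{|S|}\,g_S=(I-E_i)\psi,\qquad \psi=\sum_{S\ne\emptyset}\frac1{|S|}\,g_S .$$
One can verify directly that $\sum_i(I-E_i)\psi=\sum_{S\neq\emptyset}g_S=g-g_\emptyset=\overline M-M$.

## Unions of lines, disjoint $r$-sets, and the boards $4^{3t}$

The balanced distribution yields more than pairings.

**Theorem 10.**
(a) If $d\le m+1$, every family $\mathcal F$ of lines satisfies $|\bigcup\mathcal F|/n^d\ge|\mathcal F|/|\mathcal L|$.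
(b) For every integer $r\ge2$: one can choose for each line $r$ of its cells so that the chosen $r$-sets are pairwise disjoint if and only if $r|\mathcal L|\le n^d$. For $r=1$ the same holds provided $d\le m+1$.
(c) The inequality in (a) fails for $n=4$ and infinitely many $d$, so some restriction on $d$ is needed in (a) and in Theorem 6.

For example, on $5^3$ we have $m=2$ and $d=3=m+1$, and there are $(343-125)/2=109$ lines and $125$ cells. So by (b) with $r=1$, one can choose a cell on every line with all $109$ cells distinct.

**Proof of (a).** The weights of Theorem 6 and Lemma 5 with $c=\Lambda$ give $2|\mathcal F|\le\Lambda|\bigcup\mathcal F|$. Insert $\Lambda=2|\mathcal L|/n^d$. $\square$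

**Proof of (b).** If disjoint $r$-sets exist, they cover $r|\mathcal L|$ cells, so $r|\mathcal L|\le n^d$. Conversely let $r|\mathcal L|\le n^d$, that is, $\Lambda\le2/r$. We first make sure that (a) is available. If $r\ge2$, Bernoulli's inequality gives $2d/n\le\Lambda\le2/r$, so $d\le n/r\le n/2$ and therefore $d\le m$. If $r=1$, we assumed $d\le m+1$. Now (a) gives, for every family $\mathcal F$,
$$\Big|\bigcup\mathcal F\Big|\ge|\mathcal F|\,\frac{n^d}{|\mathcal L|}\ge r|\mathcal F| ,$$
and Lemma 4 finishes the proof. $\square$

**Proof of (c).** The purpose is to exhibit many lines crowded into few cells. Let $n=4$ and $d=3t$. The classes are $\{1,4\}$ and $\{2,3\}$. Let $\mathcal F$ be the family of lines with $t$ active coordinates, $t$ constant coordinates with values in $\{1,4\}$, and $t$ constant coordinates with values in $\{2,3\}$.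

To count $\mathcal F$, choose the three sets of positions in $(3t)!/t!^3$ ways, the constants in $2^{2t}$ ways, and the directions in $2^t/2$ ways, since reversing all of them gives the same line. So
$$|\mathcal F|=\frac{(3t)!}{t!^3}\,2^{3t-1}.$$
On each cell of such a line all active coordinates lie in one class. So the cell has either $2t$ coordinates in $\{1,4\}$ and $t$ in $\{2,3\}$, or the other way round. There are $\binom{3t}t2^{3t}$ cells of each of the two kinds, hence $|\bigcup\mathcal F|\le2\binom{3t}t2^{3t}$. Since $\frac{(3t)!}{t!^3}=\binom{3t}t\binom{2t}t$,
$$\frac{|\mathcal F|}{|\bigcup\mathcal F|}\ge\frac14\binom{2t}t\ge\frac{4^t}{4(2t+1)} ,$$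
where the last step holds because $\binom{2t}t$ is the largest of the $2t+1$ binomial coefficients $\binom{2t}j$, whose sum is $4^t$. On the other hand,
$$\frac{|\mathcal L|}{4^d}=\frac12\Big(\Big(\frac32\Big)^{3t}-1\Big)<\frac12\Big(\frac{27}8\Big)^t .$$
The inequality in (a) would require $|\mathcal F|/|\bigcup\mathcal F|\le|\mathcal L|/4^d$. But the quotient of our lower bound by our upper bound is
$$\frac{4^t}{4(2t+1)}\cdot2\Big(\frac8{27}\Big)^t=\frac1{2(2t+1)}\Big(\frac{32}{27}\Big)^t\to\infty ,$$
so for all large $t$ the inequality is violated. The proof of (a) used nothing except the conclusion of Theorem 6, so that conclusion fails for these boards too. $\square$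

For $t=1$, where $d=3=m+1$, the construction gives $24$ lines inside $48$ cells, a ratio of $\frac12$, while $|\mathcal L|/4^3=\frac{76}{64}$. There is no contradiction with (a), and only large $t$ produces the violation.
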